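\title{A ring $R$ with $\dim R[[x]]$ finite and $\dim R[[x,y]]$ infinite}

\begin{abstract}
We show that finite Krull dimension of the power series ring $R[[x]]$ does not imply finite Krull dimension of $R[[x,y]]$. Over every countable field we construct a one-dimensional quasi-local domain $R$ with $\dim R[[x]]=3$ such that $R[[x,y]]$ contains an infinite strictly ascending chain of prime ideals. We also show that no ring of dimension zero has this behavior.
\end{abstract}

\section{The question and the results}

Rings are commutative with identity, and $\dim$ is Krull dimension: the supremum of the lengths $n$ of chains $\mathfrak p_0\subsetneq\dots\subsetneq\mathfrak p_n$ of prime ideals. For a ring $R$, let $R[[x]]$ and $R[[x,y]]=R[[x]][[y]]$ be the power series rings in one and in two indeterminates. We consider the following question.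

\begin{quote}
\emph{If $R[[x]]$ is finite dimensional, is $R[[x,y]]$ finite dimensional?}
\end{quote}

For polynomial rings the analogous question has a short positive answer. The primes of $R[x]$ that lie over a given prime $\mathfrak p$ of $R$ correspond to the primes of $\kappa[x]$, where $\kappa$ is the fraction field of $R/\mathfrak p$. A chain in $R[x]$ therefore has at most two members over each $\mathfrak p$, so $\dim R[x]\le 2\dim R+1$, and finite dimension survives the adjunction of any finite number of variables. For power series over a Noetherian ring the answer is also positive, because $R[[x]]$ is again Noetherian and $\dim R[[x]]=\dim R+1$.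

For power series over an arbitrary ring the fiber argument breaks down. If $R$ is a domain with fraction field $\Phi$, the primes of $R[[x]]$ over $0$ are the primes of the ring of those series in $\Phi[[x]]$ whose coefficients have a common denominator, and this ring may be much smaller than $\Phi[[x]]$. The hypothesis $\dim R[[x]]<\infty$ is thus a real restriction. Call $R$ an \emph{SFT ring} if for each ideal $I$ there are a finitely generated ideal $J\subseteq I$ and an integer $k\ge1$ with $a^k\in J$ for all $a\in I$. Arnold's theorem \cite{Arnold} states that $\dim R[[x]]<\infty$ forces $R$ to be an SFT ring. For example, $R=K[t_1,t_2,\dots]/(t_1,t_2^2,t_3^3,\dots)$ over a field $K$ has a single prime $I=(t_1,t_2,\dots)$; a finitely generated $J\subseteq I$ is nilpotent, while the elements of $I$ have unbounded nilpotency index, so $R$ is not SFT and $\dim R[[x]]=\infty$ although $\dim R=0$.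

One may guess that a ring which passes the test for one variable has enough finiteness to pass it for two. This is true in dimension zero and false in dimension one. A ring is \emph{quasi-local} if it has exactly one maximal ideal; it need not be Noetherian.

\begin{theorem}\label{thm:main}
Let $K$ be any countable (finite or infinite) field. There is a quasi-local domain $R\supseteq K$ with $\dim R=1$ and $\dim R[[x]]=3$ such that $R[[x,y]]$ contains an infinite strictly ascending chain of prime ideals. In particular, $\dim R[[x]]<\infty$ and $\dim R[[x,y]]=\infty$.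
\end{theorem}

\begin{theorem}\label{thm:zero}
If $\dim R=0$ and $\dim R[[x]]<\infty$, then $\dim R[[x_1,\dots,x_n]]=n$ for all $n\ge1$.
\end{theorem}

Theorem~\ref{thm:main} answers the question in the negative, in every characteristic, since $K$ may be any prime field. Theorem~\ref{thm:zero} shows that the dimension $1$ in Theorem~\ref{thm:main} is the least possible. The proof of Theorem~\ref{thm:main} occupies Sections~\ref{sec:small}--\ref{sec:one} and uses only textbook commutative algebra. Theorem~\ref{thm:zero} is proved in Section~\ref{sec:zero} from Arnold's theorem.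

\section{The idea in a small case}\label{sec:small}

The first variable can be spent on completing $R$. If $R$ is a dense subring of a $u$-adically complete ring $\Lambda$, with $u\in R$, then the substitution $x\mapsto u$ maps $R[[x]]$ onto $\Lambda$, and hence $R[[x,y]]$ onto $\Lambda[[y]]$. We want $\Lambda$ to contain elements that make $\Lambda[[y]]$ infinite dimensional, and we want $R$ to contain none of them. The following example shows how a subring can be dense and still avoid a whole ideal.

\begin{example}\label{ex:toy}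
Let $K$ be a countable field and let $\tau=\sum_{i\ge1}c_iu^i\in uK[[u]]$ be transcendental over $K(u)$; such $\tau$ exists because $uK[[u]]$ is uncountable. Let $\Lambda^\circ=K[[u]][\varepsilon]/(\varepsilon^2)$ and $\rho=\tau+\varepsilon$. For a nonzero polynomial $g\in K[U,T]$ we have
\[
g(u,\rho)=g(u,\tau)+\varepsilon\,\frac{\partial g}{\partial T}(u,\tau),\qquad g(u,\tau)\neq0 .
\]
An element $a+b\varepsilon$ of $\Lambda^\circ[1/u]=K((u))[\varepsilon]/(\varepsilon^2)$ with $a\ne0$ has the inverse $a^{-1}-a^{-2}b\varepsilon$. So $\Lambda^\circ[1/u]$ contains the field $\Phi^\circ=K(u,\rho)$, and $R^\circ=\Phi^\circ\cap\Lambda^\circ$ is a domain that meets the nilpotent ideal $\varepsilon\Lambda^\circ$ only in $0$. Nevertheless $\varepsilon$ is a $u$-adic limit of elements of $R^\circ$: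
\[
\Big(\rho-\sum_{i<n}c_iu^i\Big)-\varepsilon=\sum_{i\ge n}c_iu^i\in u^n\Lambda^\circ .
\]
One power series variable performs this limit. Under $\pi\colon R^\circ[[x]]\to\Lambda^\circ$, $x\mapsto u$, the series $\rho-\tau(x)$ maps to $\varepsilon$, and $a(x)+b(x)(\rho-\tau(x))$ maps to $a+b\varepsilon$ for $a,b\in K[[u]]$. So $\pi$ is onto.
\end{example}

The example has two sides. The second variable $y$ sees the ideal $\varepsilon\Lambda^\circ$, through the surjection $R^\circ[[x,y]]\to\Lambda^\circ[[y]]$. The first variable does not: a nonzero $f\in R^\circ[[x]]$ stays nonzero modulo $\varepsilon$, in the ring $K[[u]][[x]]$, where Weierstrass division is available. The example has nothing to hide, since $\Lambda^\circ[[y]]$ modulo the nilpotent $\varepsilon$ is the two-dimensional ring $K[[u,y]]$. We replace $\varepsilon\Lambda^\circ$ by an ideal $\Lambda_+$ of a complete domain $\Lambda=K[[u]]\oplus\Lambda_+$ with two competing properties.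
\begin{itemize}
\item $\Lambda_+$ is \emph{almost nilpotent}: $\Lambda_+^k\subseteq u^{k(k-1)}\Lambda_+$. This keeps the features of Example~\ref{ex:toy}. Elements of $\Lambda[1/u]$ that are nonzero modulo $\Lambda_+[1/u]$ are units, $\dim\Lambda[1/u]=1$, and Weierstrass division lifts from $K[[u]]$ to $\Lambda$ (Sections~\ref{sec:Lambda} and~\ref{sec:division}).
\item $\Lambda_+$ is \emph{large}: its elements have coefficients in a ring $C$ built from infinitely many indeterminates $w_1,w_2,\dots$, in such a way that in $\Lambda[[y]]$ the relations $w_i=\varphi_i(y)$ can be imposed one after another (Sections~\ref{sec:C} and~\ref{sec:chain}).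
\end{itemize}
The ring $R$ is then obtained as in Example~\ref{ex:toy}, with one transcendental series $\tau_\lambda$ for each $\lambda\in\Lambda_+$ (Section~\ref{sec:R}).

\section{Standard facts and quadratic weights}\label{sec:prelim}

A $K[u]$-module $E$ is \emph{complete} if $E\to\varprojlim E/u^nE$ is bijective. Equivalently, $\bigcap_nu^nE=0$, and for every sequence $(e_k)$ in $E$ there is $e\in E$ with $e-\sum_{k<n}u^ke_k\in u^nE$ for all $n$. In a complete module, a series $\sum c_k$ has a unique sum if for each $q$ all but finitely many $c_k$ lie in $u^qE$. A product of complete modules is complete, because $u^n\prod E_i=\prod u^nE_i$. We use the following facts.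
\begin{itemize}
\item[(F1)] For $u$ in a domain $A$, the map $\mathfrak q\mapsto\mathfrak qA[1/u]$ is an inclusion-preserving bijection from the primes of $A$ not containing $u$ to the primes of $A[1/u]$, and $\mathfrak qA[1/u]\cap A=\mathfrak q$.
\item[(F2)] If $A\to A'$ makes $A'$ a finitely generated $A$-module, then $A'$ is integral over the image of $A$, and $\dim A'\le\dim A$.
\item[(F3)] A power series is a unit if and only if its constant term is a unit. So if $A$ is quasi-local with maximal ideal $M$, then $A[[x]]$ is quasi-local with maximal ideal $M[[x]]+xA[[x]]$.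
\item[(F4)] If $T$ is a transcendence basis of a field $k'$ over a countable field $k$, then $|k'|\le\max(\aleph_0,|T|)$.
\end{itemize}

Both $C$ and $\Lambda$ consist of power series whose $n$-th coefficient is allowed a ``size'' $n^2$. The next two lemmas contain what we need about this weight: products of many terms use up much less than the allowed size, and geometric series cost only a shift of the index.

\begin{lemma}\label{lem:ineq}
Let $j_1,\dots,j_k\ge1$ be integers with sum $j$. Then
\[
\mathrm{(i)}\quad\sum_ij_i^2\le j^2-k(k-1),\qquad\qquad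
\mathrm{(ii)}\quad\sum_ij_i^2\le(j-k+1)^2+(k-1).
\]
\end{lemma}

\begin{proof}
For (i), $j^2-\sum j_i^2=\sum_{i\ne i'}j_ij_{i'}\ge k(k-1)$. For (ii), put $j_i=1+t_i$ and $T=\sum t_i=j-k$. Then $\sum j_i^2=k+2T+\sum t_i^2\le k+2T+T^2=(k-1)+(1+T)^2$.
\end{proof}

\begin{lemma}\label{lem:inverse}
Let $A$ be a ring and let $E_0\subseteq E_1\subseteq\cdots$ be additive subgroups of $A$ with $1\in E_0$ and $E_mE_n\subseteq E_{m+n}$. Let $m,r\ge0$ be integers, and let $g=\sum_{n\ge1}b_nt^n\in A[[t]]$ with $b_n\in E_{(n+m)^2+r}$ for all $n$. Then there is an integer $s'\ge m$ such that the coefficient of $t^n$ in $(1+g)^{-1}$ lies in $E_{(n+s')^2}$ for all $n\ge0$.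
\end{lemma}

\begin{proof}
Put $s=m+r$ and $s'=s+s^2$. For $n\ge1$ and $z=n+m\ge1$ we have $z^2+r\le z^2+2zr\le(z+r)^2$, so $b_n\in E_{(n+s)^2}$. The constant term of $(1+g)^{-1}=\sum_k(-g)^k$ is $1$. For $n\ge1$ the coefficient of $t^n$ is a finite sum of terms $\pm b_{n_1}\cdots b_{n_k}$ with $n_i\ge1$ and $\sum n_i=n$. Since $k\le n$,
\[
\sum_i(n_i+s)^2=\sum_in_i^2+2sn+ks^2\le n^2+2sn+s^2n\le(n+s+s^2)^2.\qedhere
\]
\end{proof}

\section{The coefficient ring $C$}\label{sec:C}

From now until Section~\ref{sec:one}, $K$ is a fixed countable field. Let $F=K(w_1,w_2,\dots)$ with indeterminates $w_i$. The field $F$ is countable; enumerate it as $F=\{f_1,f_2,\dots\}$. For $n\ge0$ let $D_n$ be the $K$-span of all products $f_{i_1}\cdots f_{i_r}$ with $r\ge0$ and $i_1+\dots+i_r\le n$. There are finitely many such products, so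
\[
\dim_KD_n<\infty,\qquad D_0=K,\qquad D_n\subseteq D_{n+1},\qquad D_mD_n\subseteq D_{m+n},\qquad\bigcup_nD_n=F .
\]
Define
\[
C=\Big\{\sum_{n\ge0}a_nu^n\in F[[u]]:\ a_n\in D_{n^2}\text{ for all }n\Big\}.
\]
Since $m^2+n^2\le(m+n)^2$, the set $C$ is a subring of $F[[u]]$, hence a domain, and it contains $K[[u]]$. For an integer $N$, a Laurent series $\sum a_nu^n$ lies in $u^{-N}C$ if and only if $a_n=0$ for $n<-N$ and $a_n\in D_{(n+N)^2}$ for $n\ge-N$. If $a\in D_r$, then $u^ra\in C$, because $r\le r^2$.

\begin{lemma}\label{lem:C}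
The ring $C$ is complete, and $C[1/u]$ is a field.
\end{lemma}

\begin{proof}
We have $\bigcap u^nC\subseteq\bigcap u^nF[[u]]=0$. For $c_k\in C$, the coefficient of $u^n$ in $\sum_ku^kc_k\in F[[u]]$ is a sum of elements of $D_{(n-k)^2}\subseteq D_{n^2}$, $k\le n$, so the series lies in $C$. Its tail from $k=N$ on is $u^N\sum_{k\ge N}u^{k-N}c_k$, which lies in $u^NC$ by the same argument.

Let $0\ne f\in u^{-N}C$ have lowest term $au^m$. Then $m+N\ge0$, and $a^{-1}\in D_r$ for some $r$. Write $f=au^m(1+g)$ with $g=\sum_{n\ge1}b_nu^n$. Here $b_n$ is $a^{-1}$ times the coefficient of $u^{m+n}$ in $f$, so $b_n\in D_{(n+m+N)^2+r}$. Lemma~\ref{lem:inverse} with $E_n=D_n$ gives $s'$ with $u^{s'}(1+g)^{-1}\in C$. Also $u^ra^{-1}\in C$. Hence $f^{-1}\in C[1/u]$.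
\end{proof}

The purpose of $C$ is that $C[1/u]$ is a field while $C[[y]][1/u]$ is far from the one-dimensional ring $C[1/u][[y]]$.

\begin{example}\label{ex:geometric}
Let $w=w_1$ and $w^{-1}\in D_r$. The inverse of $1-w^{-1}u$ is $\sum_kw^{-k}u^k$, with $w^{-k}\in D_{kr}\subseteq D_{(k+r)^2}$, so $u^r(1-w^{-1}u)^{-1}\in C$: the size $kr$ grows linearly, and the quadratic weight absorbs it. Now replace $u$ by a new variable $y$. The element $1-w^{-1}y$ lies in $C[[y]][1/u]$ and is a unit of $C[1/u][[y]]$. If it were a unit of $C[[y]][1/u]$, there would be $N\ge0$ with $u^Nw^{-k}\in C$, that is, $w^{-k}\in D_{N^2}$, for all $k$. This is impossible, because the $w^{-k}$ are linearly independent over $K$ and $D_{N^2}$ is finite dimensional. So the relation $w=y$ can be imposed on $C[[y]][1/u]$ without collapsing the ring.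
\end{example}

\section{The complete ring $\Lambda$}\label{sec:Lambda}

We repeat the construction of $C$ one level higher: the field $F$ with the filtration $D_n$ is replaced by the field $C[1/u]$ with the filtration $u^{-n}C$. The one change is that the constant term is restricted to $K[[u]]$. Let
\[
\Lambda=\Big\{\sum_{j\ge0}\lambda_j\varepsilon^j\in F((u))[[\varepsilon]]:\ \lambda_0\in K[[u]],\ \lambda_j\in u^{-j^2}C\text{ for }j\ge1\Big\}.
\]
For $\lambda\in F((u))[[\varepsilon]]$ write $\overline\lambda=\lambda_0$ for the coefficient of $\varepsilon^0$, and let $\Lambda_+=\{\lambda\in\Lambda:\overline\lambda=0\}$. Since $K[[u]]\subseteq C$ and $i^2+(j-i)^2\le j^2$ for $0\le i\le j$, the set $\Lambda$ is a subring of $F((u))[[\varepsilon]]$, hence a domain. The ideal $\Lambda_+$ is the kernel of $\lambda\mapsto\overline\lambda$, so $\Lambda/\Lambda_+=K[[u]]$. As a $K[u]$-module, $\Lambda=K[[u]]\times\prod_{j\ge1}u^{-j^2}C$, which is complete by Lemma~\ref{lem:C}.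

In a product of $k$ elements of $\Lambda_+$, the coefficient of $\varepsilon^j$ is a finite sum of elements of the sets $u^{-\sum j_i^2}C$ with $j_i\ge1$ and $j_1+\dots+j_k=j$. Lemma~\ref{lem:ineq}(i) gives
\begin{equation}\label{eq:power}
\Lambda_+^k\subseteq u^{k(k-1)}\Lambda_+\qquad(k\ge1).
\end{equation}
For an integer $N\ge0$ we shall use the number
\begin{equation}\label{eq:Nprime}
N'=\max_{k\ge1}\,\bigl(kN-k(k-1)\bigr),
\end{equation}
which is finite, satisfies $N'\ge N$ (take $k=1$), and equals $0$ when $N=0$.

\begin{lemma}\label{lem:units}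
If $\lambda\in\Lambda[1/u]$ and $\overline\lambda\ne0$, then $\lambda$ is a unit of $\Lambda[1/u]$. If $\lambda\in\Lambda$ and $\overline\lambda$ is a unit of $K[[u]]$, then $\lambda$ is a unit of $\Lambda$.
\end{lemma}

\begin{proof}
The element $\overline\lambda$ is a unit of $K((u))\subseteq\Lambda[1/u]$, so $\lambda=\overline\lambda(1+\mu)$ with $\mu\in u^{-N}\Lambda_+$ for some $N\ge0$. In $F((u))[[\varepsilon]]$ we have $(1+\mu)^{-1}=1+\sum_{k\ge1}(-\mu)^k$. By \eqref{eq:power}, $\mu^k\in u^{k(k-1)-kN}\Lambda_+\subseteq u^{-N'}\Lambda_+$. Only the terms with $k\le j$ contribute to the coefficient of $\varepsilon^j$, so this coefficient lies in $u^{-N'-j^2}C$ for $j\ge1$, and $(1+\mu)^{-1}\in1+u^{-N'}\Lambda_+$. In the second statement we can take $N=0$, so $N'=0$.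
\end{proof}

The denominators $u^{-j^2}$ are there for this lemma. In the ring $K[[u]]+\varepsilon C[[\varepsilon]]$ the element $u+\varepsilon$ does not become a unit when $u$ is inverted, because the coefficients $\pm u^{-k-1}$ of its inverse have unbounded denominators.

By Lemma~\ref{lem:units}, $\Lambda[1/u]$ is quasi-local with maximal ideal $\mathfrak n=\Lambda_+[1/u]$, and $\mathfrak n\ne0$ since $\varepsilon\in\mathfrak n$.

\begin{proposition}\label{prop:dimone}
The only primes of $\Lambda[1/u]$ are $0$ and $\mathfrak n$. So $\dim\Lambda[1/u]=1$.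
\end{proposition}

\begin{proof}
A nonzero prime is contained in $\mathfrak n$, so it suffices to show: for $0\ne f\in\mathfrak n$ and $g\in\mathfrak n$, some power of $g$ lies in $f\Lambda[1/u]$. We pass through the powers of $\varepsilon$.

\emph{Some power of $\varepsilon$ is a multiple of $f$.} Write $f=\sum_{j\ge m}f_j\varepsilon^j$ with $m\ge1$, $f_m\ne0$, and $f_j\in u^{-j^2-N}C$ for a fixed $N\ge0$. Since $C[1/u]$ is a field, $f_m^{-1}\in u^{-a}C$ for some $a\ge0$. Then $f=f_m\varepsilon^m(1+h)$ with $h=\sum_{j\ge1}h_j\varepsilon^j$ and $h_j=f_m^{-1}f_{m+j}\in u^{-(j+m)^2-N-a}C$. Lemma~\ref{lem:inverse} with $A=C[1/u]$ and $E_n=u^{-n}C$ gives $s'\ge m\ge1$ such that $(1+h)^{-1}=\sum_{j\ge0}h'_j\varepsilon^j$ with $h'_j\in u^{-(j+s')^2}C$. With $e=m+s'$,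
\[
\varepsilon^e/f=\sum_{j\ge0}f_m^{-1}h'_j\,\varepsilon^{j+s'}\in u^{-a}\Lambda_+ ,
\]
so $\varepsilon^e\in f\Lambda[1/u]$.

\emph{The power $g^{e+1}$ is a multiple of $\varepsilon^e$.} Let $g\in u^{-N_1}\Lambda_+$. The coefficient of $\varepsilon^j$ in $g^{e+1}$ is zero for $j\le e$. For $j>e$, Lemma~\ref{lem:ineq}(ii) with $k=e+1$ places it in $u^{-(e+1)N_1-e}\,u^{-(j-e)^2}C$. It is the coefficient of $\varepsilon^{j-e}$ in $g^{e+1}/\varepsilon^e$, so $g^{e+1}/\varepsilon^e\in u^{-(e+1)N_1-e}\Lambda_+$. Hence $g^{e+1}\in\varepsilon^e\Lambda[1/u]\subseteq f\Lambda[1/u]$.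
\end{proof}

\section{An infinite chain of primes in $\Lambda[[y]]$}\label{sec:chain}

Collect an element of $\Lambda[[y]]$ by powers of $\varepsilon$ and $u$. Each coefficient is a series in $F[[y]]$, a ring of dimension one, which offers no room for a long chain. But the finite dimensionality of the $D_n$ confines these coefficients to the subring $F\otimes_KK((y))$ of $F((y))$, and this subring is infinite dimensional. It carries the primes ``$w_1=\varphi_1(y),\dots,w_m=\varphi_m(y)$'', which generalize the relation of Example~\ref{ex:geometric}.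

Let $B=F\otimes_KK((y))$. The natural map $B\to F((y))$ is injective. Indeed, an element of $B$ has the form $\sum_ia_i\otimes c_i$ with $a_i\in F$ linearly independent over $K$; if $\sum a_ic_i=0$ in $F((y))$, then comparing coefficients of each $y^l$ gives $c_i=0$ for all $i$. We regard $B$ as a subring of $F((y))$. With $S=K[w_1,w_2,\dots]\setminus\{0\}$ we have $F=S^{-1}K[w_1,w_2,\dots]$, and therefore $B=S^{-1}K((y))[w_1,w_2,\dots]$.

Choose $\varphi_1,\varphi_2,\dots\in K[[y]]$ algebraically independent over $K$. This can be done inductively: only countably many elements of $K((y))$ are algebraic over the countable field $K(\varphi_1,\dots,\varphi_m)$, and $K[[y]]$ is uncountable. Put $\mathfrak p_m=(w_1-\varphi_1,\dots,w_m-\varphi_m)B$.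

\begin{lemma}\label{lem:B}
Each $\mathfrak p_m$ is prime, $\mathfrak p_m\subseteq\mathfrak p_{m+1}$, and $w_{m+1}-\varphi_{m+1}\in\mathfrak p_{m+1}\setminus\mathfrak p_m$.
\end{lemma}

\begin{proof}
Let $\theta\colon K((y))[w_1,w_2,\dots]\to B_m:=K((y))[w_{m+1},w_{m+2},\dots]$ be the $K((y))$-algebra map with $w_i\mapsto\varphi_i$ for $i\le m$ and $w_i\mapsto w_i$ for $i>m$. It is onto with kernel generated by the $w_i-\varphi_i$, $i\le m$, so $B/\mathfrak p_m=\theta(S)^{-1}B_m$. An element of $S$ is a polynomial in $w_{m+1},w_{m+2},\dots$ with some nonzero coefficient in $K[w_1,\dots,w_m]$, and $\theta$ keeps this coefficient nonzero because $\varphi_1,\dots,\varphi_m$ are algebraically independent. So $0\notin\theta(S)$, and $B/\mathfrak p_m$ is a domain containing $B_m$, in which $w_{m+1}-\varphi_{m+1}\ne0$.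
\end{proof}

\begin{proposition}\label{prop:chain}
There are primes $P_1\subsetneq P_2\subsetneq\cdots$ of $\Lambda[[y]]$, none of which contains $u$.
\end{proposition}

\begin{proof}
Let $G=\sum_lG^{(l)}y^l\in\Lambda[[y]]$, and let $g_{j,n,l}\in F$ be the coefficient of $\varepsilon^ju^n$ in $G^{(l)}$. It vanishes for $n<-j^2$, and for $n\ge-j^2$ it lies in $D_r$ with $r=(n+j^2)^2$, which does not depend on $l$. Expanding in a finite $K$-basis of $D_r$ shows $D_r[[y]]=D_r\otimes_KK[[y]]$, so
\[
b_{j,n}(G):=\sum_lg_{j,n,l}\,y^l\in B .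
\]
The map $G\mapsto\sum_j\bigl(\sum_nb_{j,n}(G)u^n\bigr)\varepsilon^j$ from $\Lambda[[y]]$ to $B((u))[[\varepsilon]]$ is a ring homomorphism. It is additive and preserves $1$, and on both sides the coefficient of $\varepsilon^ju^ny^l$ in a product $GG'$ is $\sum g_{j_1,n_1,l_1}g'_{j_2,n_2,l_2}$, taken over $(j_1,n_1,l_1)+(j_2,n_2,l_2)=(j,n,l)$; the sum is finite because $j_i\ge0$, $l_i\ge0$ and $n_i\ge-j_i^2$. Let
\[
P_m=\{G\in\Lambda[[y]]:\ b_{j,n}(G)\in\mathfrak p_m\text{ for all }j,n\},
\]
the kernel of the composite $\Lambda[[y]]\to B((u))[[\varepsilon]]\to(B/\mathfrak p_m)((u))[[\varepsilon]]$. The target is a domain, so $P_m$ is prime; $P_m\subseteq P_{m+1}$; and $u\notin P_m$ since $b_{0,1}(u)=1$. Choose $r$ with $u^rw_{m+1}\in C$ and put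
\[
G_{m+1}=\varepsilon u^r\bigl(w_{m+1}-\varphi_{m+1}(y)\bigr).
\]
Its coefficients in $y$ lie in $\varepsilon C\subseteq\Lambda_+$, and its only nonzero $b_{j,n}$ is $b_{1,r}=w_{m+1}-\varphi_{m+1}$. By Lemma~\ref{lem:B}, $G_{m+1}\in P_{m+1}\setminus P_m$.
\end{proof}

The separating elements $G_{m+1}$ have all their coefficients in $\Lambda_+$. This is why $R$ must meet $\Lambda_+$ only in $0$.

\section{The ring $R$, and two variables}\label{sec:R}

An element of $\Lambda_+$ is a countable array of elements of the countable field $F$, so $|\Lambda_+|\le2^{\aleph_0}$. The field $K(u)$ is countable and $|K((u))|=2^{\aleph_0}$, so by (F4) a transcendence basis of $K((u))$ over $K(u)$ has $2^{\aleph_0}$ members. Taking part of such a basis and multiplying its members by powers of $u$, we obtain a family $(\tau_\lambda)_{\lambda\in\Lambda_+}$ in $uK[[u]]$ that is algebraically independent over $K(u)$. Put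
\[
\rho_\lambda=\tau_\lambda+\lambda\in\Lambda,\qquad R_0=K[u][\rho_\lambda:\lambda\in\Lambda_+]\subseteq\Lambda .
\]
The homomorphism $\lambda\mapsto\overline\lambda$ fixes $u$ and sends $\rho_\lambda$ to $\tau_\lambda$. A nonzero element of $R_0$ is the value of a nonzero polynomial at $u$ and finitely many $\rho_\lambda$, and its image is the value of the same polynomial at $u$ and the $\tau_\lambda$, which is not zero. By Lemma~\ref{lem:units}, nonzero elements of $R_0$ are units of $\Lambda[1/u]$. Hence the fraction field $\Phi$ of $R_0$ is contained in $\Lambda[1/u]$, and we define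
\[
R=\Phi\cap\Lambda,\qquad M=\{r\in R:\ \overline r\in uK[[u]]\}.
\]

\begin{lemma}\label{lem:R}
\begin{itemize}
\item[(a)] $R[1/u]=\Phi$. Every nonzero $r\in\Phi$ is a unit of $\Lambda[1/u]$ and has $\overline r\ne0$.
\item[(b)] $R\cap u^n\Lambda=u^nR$ for all $n\ge0$.
\item[(c)] $\Lambda=R+u^n\Lambda$ for all $n\ge0$.
\item[(d)] $M$ is the unique maximal ideal of $R$, and $R/M=K$.
\item[(e)] $M^2\subseteq uR$.
\item[(f)] The primes of $R$ are $0$ and $M$, and $\dim R=1$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) For $r\in\Phi\subseteq\Lambda[1/u]$, some $u^Nr$ lies in $\Lambda\cap\Phi=R$. A nonzero $r\in\Phi$ has its inverse in $\Phi\subseteq\Lambda[1/u]$, so $r\notin\mathfrak n$.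

(b) If $r=u^n\lambda$ with $r\in R$ and $\lambda\in\Lambda$, then $\lambda=r/u^n\in\Phi\cap\Lambda$.

(c) For $\lambda\in\Lambda$ let $c\in K$ be the constant term of $\overline\lambda$ and let $\lambda_+=\lambda-\overline\lambda\in\Lambda_+$. Then $\lambda-c-\rho_{\lambda_+}=\overline\lambda-c-\tau_{\lambda_+}\in uK[[u]]$. So $\Lambda=R+u\Lambda$, and by induction $\Lambda=R+u^n\Lambda=R+u^n(R+u\Lambda)=R+u^{n+1}\Lambda$.

(d) $M$ is the kernel of the map $R\to K$ that sends $r$ to the constant term of $\overline r$, and this map is onto since $K\subseteq R$. If $r\in R\setminus M$, then $r^{-1}\in\Lambda$ by Lemma~\ref{lem:units}, so $r^{-1}\in\Phi\cap\Lambda=R$.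

(e) Elements $a,b\in M$ lie in $uK[[u]]+\Lambda_+$, so $ab\in u\Lambda+\Lambda_+^2\subseteq u\Lambda$ by \eqref{eq:power}. Apply (b).

(f) If $r\neq0$ lies in a prime $\mathfrak q$, then $r^{-1}=s/u^N$ with $s\in R$ by (a), so $u^N=rs\in\mathfrak q$ and $u\in\mathfrak q$. By (e), $M^2\subseteq\mathfrak q$, so $\mathfrak q=M$. Finally $0\ne u\in M$.
\end{proof}

Parts (b) and (c) say that $R/u^nR=\Lambda/u^n\Lambda$, so $\Lambda$ is the $u$-adic completion of $R$. Since $\Lambda$ is complete, we can define
\[
\pi\colon R[[x]]\to\Lambda,\qquad\sum r_ix^i\mapsto\sum r_iu^i .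
\]
Modulo $u^n\Lambda$ it agrees with the homomorphism $R[[x]]\to R[x]/(x^n)\to\Lambda/u^n\Lambda$, $x\mapsto u$, so $\pi$ is a ring homomorphism.

\begin{proposition}\label{prop:two}
The map $\pi$ is onto, and $R[[x,y]]$ contains an infinite strictly ascending chain of primes.
\end{proposition}

\begin{proof}
For $c\in K[[u]]$ let $c(x)\in K[[x]]\subseteq R[[x]]$ be the same series in $x$; then $\pi(c(x))=c$. As in Example~\ref{ex:toy}, $\pi(\rho_\mu-\tau_\mu(x))=\mu$ for $\mu\in\Lambda_+$. Since $\Lambda=K[[u]]+\Lambda_+$, the map $\pi$ is onto. Applied to the coefficients of the powers of $y$, it gives a surjective homomorphism $R[[x]][[y]]\to\Lambda[[y]]$, and the preimages of the primes $P_m$ of Proposition~\ref{prop:chain} form the required chain.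
\end{proof}

\section{Weierstrass division over $\Lambda[1/u]$}\label{sec:division}

It remains to compute $\dim R[[x]]$. The main tool is a division theorem over $\Lambda$. Put $\Gamma=\Lambda[[x]][1/u]$.

\begin{proposition}\label{prop:division}
Let $f=\sum f_ix^i\in\Lambda[[x]]$ with $\overline{f_i}\ne0$ for some $i$.
\begin{itemize}
\item[(a)] $\Gamma/f\Gamma$ is a finitely generated $\Lambda[1/u]$-module, and $\dim\Gamma/f\Gamma\le1$.
\item[(b)] There are an integer $t\ge0$ and $h\in\Lambda[[x]]$ with $x^t-uh\in f\Gamma$.
\end{itemize}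
\end{proposition}

Over the discrete valuation ring $K[[u]]$ one divides $f$ by a coefficient of least valuation and obtains a series whose first unit coefficient occurs in some degree $n$; Weierstrass division then reduces every series to degree below $n$. Over $\Lambda$ the same normalization works modulo $\varepsilon$, but the $\varepsilon$-parts of the new coefficients lie only in $u^{-N}\Lambda_+$, outside $\Lambda$. We therefore enlarge $\Lambda$ to a complete ring $\widetilde\Lambda\supseteq u^{-N}\Lambda_+$. By \eqref{eq:power} the enlargement can be kept inside $u^{-N'}\Lambda$, so it does not change $\Gamma$.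

\begin{proof}
\emph{Normalization.} Let $v$ be the $u$-adic valuation of $K((u))$, and let $n$ be the least index at which $v(\overline{f_i})$ attains its minimum, which is finite by hypothesis. By Lemma~\ref{lem:units}, $f_n^{-1}\in u^{-N}\Lambda$ for some $N\ge0$. Put $f'=f/f_n=\sum f'_ix^i$. Then $f'\Gamma=f\Gamma$, $f'_n=1$, and
\[
\overline{f'_i}\in K[[u]]\ \text{ for all }i,\qquad\overline{f'_i}\in uK[[u]]\ \text{ for }i<n,\qquad f'_i-\overline{f'_i}\in u^{-N}\Lambda_+\ \text{ for all }i .
\]

\emph{The ring $\widetilde\Lambda$.} The weight $j^2+N$ of $u^{-N}\Lambda_+$ need not be superadditive, so we replace it by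
\[
\gamma(j)=\max\Big\{\sum_{i=1}^k(j_i^2+N):\ k\ge1,\ j_i\ge1,\ j_1+\dots+j_k=j\Big\}\qquad(j\ge1).
\]
Concatenating decompositions of $i$ and of $j$ gives $\gamma(i)+\gamma(j)\le\gamma(i+j)$. The case $k=1$ and Lemma~\ref{lem:ineq}(i) give, with $N'$ as in \eqref{eq:Nprime},
\begin{equation}\label{eq:gamma}
j^2+N\le\gamma(j)\le j^2+N' .
\end{equation}
Let $L=\{\sum_{j\ge1}\lambda_j\varepsilon^j:\lambda_j\in u^{-\gamma(j)}C\}$ and $\widetilde\Lambda=K[[u]]\oplus L$. Superadditivity gives $L\cdot L\subseteq L$, so $\widetilde\Lambda$ is a ring. It is a product of complete modules, and so is $\widetilde\Lambda[[x]]$; both are complete. By \eqref{eq:gamma}, $u^{-N}\Lambda_+\subseteq L$ and $\Lambda\subseteq\widetilde\Lambda\subseteq u^{-N'}\Lambda$. Hence $f'\in\widetilde\Lambda[[x]]$, $\widetilde\Lambda[1/u]=\Lambda[1/u]$ and $\widetilde\Lambda[[x]][1/u]=\Gamma$.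

Let $\widetilde{\mathfrak m}=uK[[u]]+L$, an ideal of $\widetilde\Lambda$ that contains $f'_i$ for $i<n$. With $k_0=N'+2$ we claim that
\begin{equation}\label{eq:mtilde}
\widetilde{\mathfrak m}^{\,k_0}\subseteq u\widetilde\Lambda .
\end{equation}
A product of $k_0$ elements of $\widetilde{\mathfrak m}$ expands into products that have a factor in $uK[[u]]$, which lie in $u\widetilde\Lambda$, and one product of $k_0$ elements of $L$. In the latter, the coefficient of $\varepsilon^j$ is a finite sum of elements of sets $u^{-\sum\gamma(j_i)}C$ with $j_1+\dots+j_{k_0}=j$, and by \eqref{eq:gamma} and Lemma~\ref{lem:ineq}(i),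
\[
\sum_i\gamma(j_i)\le\sum_ij_i^2+k_0N'\le j^2-k_0(k_0-1)+k_0N'=j^2-k_0\le\gamma(j)-1 .
\]
So this product lies in $uL$.

\emph{Division.} Write $f'=P+x^nU$ with $P=\sum_{i<n}f'_ix^i$. The coefficients of $P$ lie in $\widetilde{\mathfrak m}$, and $U$ has constant term $1$, so $U$ is a unit of $\widetilde\Lambda[[x]]$ and
\begin{equation}\label{eq:xn}
x^n=U^{-1}f'-U^{-1}P .
\end{equation}
For $g\in\widetilde\Lambda[[x]]$ write $g=\alpha(g)+x^n\beta(g)$ with $\alpha(g)$ a polynomial of degree less than $n$. Put $g_0=g$ and $g_{k+1}=-U^{-1}P\beta(g_k)$. By \eqref{eq:xn},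
\[
g_k=\alpha(g_k)+f'U^{-1}\beta(g_k)+g_{k+1}.
\]
By induction the coefficients of $g_k$ lie in $\widetilde{\mathfrak m}^{\,k}$, so \eqref{eq:mtilde} gives $g_k\in u^q\widetilde\Lambda[[x]]$ for $k\ge qk_0$, and the same holds for $\alpha(g_k)$ and $\beta(g_k)$. Summing over $k$ in the complete module $\widetilde\Lambda[[x]]$ yields $g=\sum_k\alpha(g_k)+f'\sum_kU^{-1}\beta(g_k)$. Thus $\widetilde\Lambda[[x]]=\sum_{i<n}\widetilde\Lambda x^i+f'\widetilde\Lambda[[x]]$. After inverting $u$, the classes of $1,x,\dots,x^{n-1}$ generate $\Gamma/f\Gamma$ over $\Lambda[1/u]$. The bound on the dimension follows from (F2) and Proposition~\ref{prop:dimone}. This proves (a).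

For (b), let $k=k_0(N'+1)$. By \eqref{eq:xn}, $x^{nk}\equiv(-U^{-1}P)^k$ modulo $f'\widetilde\Lambda[[x]]\subseteq f\Gamma$. The coefficients of $(-U^{-1}P)^k$ lie in $\widetilde{\mathfrak m}^{\,k}\subseteq u^{N'+1}\widetilde\Lambda\subseteq u\Lambda$, so $(-U^{-1}P)^k=uh$ with $h\in\Lambda[[x]]$. Take $t=nk$.
\end{proof}

\begin{remark}\label{rem:hypotheses}
Part (a) fails without the hypothesis on $f$. Read Proposition~\ref{prop:chain} with $x$ in place of $y$, and let $f=G_2\in\Lambda_+[[x]]$. Then $f$ lies in $P_2\subsetneq P_3\subsetneq\cdots$ and $u\notin P_m$, so $\dim\Gamma/f\Gamma=\infty$ by (F1). The restriction $\lambda_0\in K[[u]]$ in the definition of $\Lambda$ is used in the normalization step. Over $C$ that step does not lead to a division: the two coefficients of $u^r(1-w^{-1}x)$ in Example~\ref{ex:geometric} have the same valuation, so $n=0$, and yet this series is not a unit of $C[[x]][1/u]$.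
\end{remark}

\section{One variable: $\dim R[[x]]=3$}\label{sec:one}

Put $A=R[[x]][1/u]\subseteq\Gamma$. We treat separately the primes of $R[[x]]$ that contain $u$ and those that do not; by (F1) the latter are the primes of $A$. Let $\mathfrak m=M[[x]]+xR[[x]]$, the unique maximal ideal of $R[[x]]$ by (F3).

\begin{lemma}\label{lem:containu}
The primes of $R[[x]]$ that contain $u$ are $M[[x]]$ and $\mathfrak m$.
\end{lemma}

\begin{proof}
If $g\in M[[x]]$, each coefficient of $g^2$ lies in $M^2\subseteq uR$, so $g^2\in uR[[x]]$. A prime containing $u$ therefore contains $M[[x]]$, and $R[[x]]/M[[x]]=K[[x]]$ has the primes $0$ and $(x)$.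
\end{proof}

Proposition~\ref{prop:division} concerns $\Gamma$, and its proof needs completeness, which $R$ lacks. The next lemma transfers it to $A$. Modulo $f$, the constant term $a=f(0)$ is congruent to a multiple of $x$. Successive approximations of a series over $\Lambda$ by series over $R$ modulo powers of $a$ thus become an $x$-adically convergent series, which exists in $R[[x]]$.

\begin{lemma}\label{lem:transfer}
Let $f\in R[[x]]$ with $a=f(0)\ne0$. Then $\Lambda[[x]]=R[[x]]+f\Lambda[[x]]$ and $f\Gamma\cap A=fA$. Consequently $A/fA\cong\Gamma/f\Gamma$ as rings.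
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:R}(a), $a$ is a unit of $\Lambda[1/u]$, so $u^e\in a\Lambda$ for some $e$. By Lemma~\ref{lem:R}(c), $\Lambda=R+a\Lambda$, and hence $\Lambda[[x]]=R[[x]]+a\Lambda[[x]]$. Given $g\in\Lambda[[x]]$, put $g_0=g$ and choose recursively $r_k\in R[[x]]$ and $g_{k+1}\in\Lambda[[x]]$ with $g_k=r_k+ag_{k+1}$. Let $X=a-f\in xR[[x]]$. The series $r=\sum_kX^kr_k\in R[[x]]$ and $H=\sum_kX^kg_{k+1}\in\Lambda[[x]]$ converge $x$-adically, and
\[
fH=(a-X)H=\sum_{k\ge0}X^k(g_k-r_k)-\sum_{k\ge1}X^kg_k=g-r .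
\]

Now let $g=fh$ with $g\in A$ and $h\in\Gamma$. We compute in $\Lambda[1/u][[x]]$, which contains $\Gamma$ and $\Phi[[x]]\supseteq A$. Since $a$ is a unit of $\Phi$, we have $f^{-1}\in\Phi[[x]]$, so $h=gf^{-1}\in\Phi[[x]]$. Choose $N$ with $u^Nh\in\Lambda[[x]]$. The coefficients of $u^Nh$ lie in $\Phi\cap\Lambda=R$, so $h\in A$.

The first claim, after inverting $u$, shows that $A\to\Gamma/f\Gamma$ is onto, and the second that its kernel is $fA$.
\end{proof}

If $f\in R[[x]]$ and $f(0)\ne0$, then $\overline{f(0)}\ne0$ by Lemma~\ref{lem:R}(a), so Proposition~\ref{prop:division} applies to $f$. This is where $R\cap\Lambda_+=0$ is used. Such $f$ are plentiful: if $\mathfrak q\ne0$ is a prime of $R[[x]]$ with $x\notin\mathfrak q$, then dividing a nonzero element of $\mathfrak q$ by the largest possible power of $x$ gives $f\in\mathfrak q$ with $f(0)\ne0$.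

\begin{lemma}\label{lem:dimA}
$\dim A\le2$.
\end{lemma}

\begin{proof}
Since $A$ is a domain, it suffices to bound chains $0\subsetneq\mathfrak q_1\subsetneq\dots\subsetneq\mathfrak q_d$ of primes of $A$ with $d\ge1$. If $x\in\mathfrak q_1$, then $\mathfrak q_1=xA$ is maximal, because $A/xA=R[1/u]=\Phi$ is a field, and $d=1$. Otherwise $\mathfrak q_1\cap R[[x]]$ is a nonzero prime that does not contain $x$, so it contains $f$ with $f(0)\ne0$. The primes $\mathfrak q_1,\dots,\mathfrak q_d$ give a chain of length $d-1$ in $A/fA\cong\Gamma/f\Gamma$, and Proposition~\ref{prop:division}(a) gives $d-1\le1$.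
\end{proof}

By Lemmas~\ref{lem:containu} and~\ref{lem:dimA}, a chain of primes of $R[[x]]$ has at most three members that avoid $u$ and at most two that contain $u$. So $\dim R[[x]]\le4$, which together with Proposition~\ref{prop:two} already answers the question. To reach the exact value we show that a long chain cannot pass through $M[[x]]$.

\begin{lemma}\label{lem:height}
The only prime of $R[[x]]$ properly contained in $M[[x]]$ is $0$.
\end{lemma}

\begin{proof}
Suppose $0\ne\mathfrak q\subsetneq M[[x]]$ is prime. Then $u\notin\mathfrak q$ by Lemma~\ref{lem:containu}, and $x\notin\mathfrak q$ since $x\notin M[[x]]$. Take $f\in\mathfrak q$ with $f(0)\ne0$, and take $t$ and $h$ as in Proposition~\ref{prop:division}(b). By Lemma~\ref{lem:transfer}, $h=r+fH$ with $r=\sum r_ix^i\in R[[x]]$ and $H\in\Lambda[[x]]$. Then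
\[
x^t-ur=(x^t-uh)+ufH\in f\Gamma\cap A=fA\subseteq\mathfrak qA ,
\]
so $x^t-ur\in\mathfrak qA\cap R[[x]]=\mathfrak q$ by (F1). Its coefficient of $x^t$ is $1-ur_t\notin M$, which contradicts $\mathfrak q\subseteq M[[x]]$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
By Lemma~\ref{lem:R}, $R\supseteq K$ is a quasi-local domain of dimension $1$, and Proposition~\ref{prop:two} gives the chain in $R[[x,y]]$. It remains to show $\dim R[[x]]=3$.

A chain of primes of $R[[x]]$ that contains $M[[x]]$ is part of $0\subsetneq M[[x]]\subsetneq\mathfrak m$, by Lemmas~\ref{lem:height} and~\ref{lem:containu}, so its length is at most $2$. A chain that does not contain $M[[x]]$ consists of at most three primes avoiding $u$, by Lemma~\ref{lem:dimA}, and possibly $\mathfrak m$, so its length is at most $3$.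

Conversely, consider
\[
0\subsetneq\ker\pi\subsetneq\pi^{-1}(\Lambda_+)\subsetneq\mathfrak m .
\]
The two middle ideals are prime because $\Lambda$ and $\Lambda/\Lambda_+=K[[u]]$ are domains. The first inclusion is strict since $0\neq x-u\in\ker\pi$, and the second since $\pi$ is onto and $\Lambda_+\ne0$. The third holds because $\mathfrak m$ is the unique maximal ideal, and it is strict since $u\in\mathfrak m$ and $\pi(u)=u\notin\Lambda_+$.
\end{proof}

The countability of $K$ entered three times: in the exhaustion of $F$ by the finite-dimensional spaces $D_n$, in the choice of the $\varphi_i$, and in the choice of the $\tau_\lambda$.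

\section{Rings of dimension zero}\label{sec:zero}

\begin{proof}[Proof of Theorem~\ref{thm:zero}]
Let $\dim R=0$ and $\dim R[[x]]<\infty$. By Arnold's theorem \cite{Arnold}, $R$ is an SFT ring. Let $N$ be the nilradical of $R$ and $X=(x_1,\dots,x_n)$. We show that $R/N$ is a finite product of fields and that the ideal $N[[X]]$ of series with coefficients in $N$ consists of nilpotent elements. The second point needs an argument because a series has infinitely many coefficients and $N$ itself is not known to be nilpotent.

\emph{$R$ has finitely many primes.} For $t\in R$ let $V(t)$ be the set of primes that contain $t$, and let $D(t)$ be its complement, a basic open subset of $\operatorname{Spec}R$. Each $V(t)$ is open. Indeed, let $t\in P$. Since $\dim R=0$, the only prime of $R_P$ is $PR_P$, so $t$ is nilpotent in $R_P$, and $st^e=0$ for some $s\notin P$ and $e\ge1$. A prime that avoids $s$ contains $t$, so $P\in D(s)\subseteq V(t)$. By the SFT property, a prime $P$ is the radical of a finitely generated ideal $(t_1,\dots,t_l)$. The primes containing $t_1,\dots,t_l$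 are those containing $P$, and $P$ is maximal, so $\{P\}=V(t_1)\cap\dots\cap V(t_l)$ is open. Thus $\operatorname{Spec}R$ is discrete; it is also quasi-compact, hence finite, say $\{P_1,\dots,P_r\}$. The $P_i$ are distinct maximal ideals with intersection $N$, so $R/N\cong\prod_iR/P_i$ by the Chinese remainder theorem.

\emph{Bounded nilpotency.} Apply the SFT property to $N$: there are a finitely generated $J\subseteq N$ and $k_1\ge1$ with $a^{k_1}\in J$ for all $a\in N$. An ideal generated by finitely many nilpotent elements is nilpotent, say $J^{k_2}=0$. With $k=k_1k_2$ we get $a^k=0$ for all $a\in N$.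

\emph{Every $f\in N[[X]]$ is nilpotent.} For $a_1,\dots,a_k\in R$,
\[
k!\,a_1\cdots a_k=\sum_{S\subseteq\{1,\dots,k\}}(-1)^{k-|S|}\Big(\sum_{i\in S}a_i\Big)^k .
\]
To see this, expand the powers. A product $a_{i_1}\cdots a_{i_k}$ with index set $T=\{i_1,\dots,i_k\}$ occurs with coefficient $\sum_{S\supseteq T}(-1)^{k-|S|}$, which is $0$ unless $T=\{1,\dots,k\}$, and there are $k!$ sequences with this index set. For $a_i\in N$ the right side vanishes. Each coefficient of $f^k$ is a finite sum of products of $k$ elements of $N$, so $k!\,f^k=0$.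

The factor $k!$ is removed one prime at a time. Let $p$ be a prime number and $p^e\ge k$. In $(R/pR)[[X]]$ the $p$-th power map is additive, so the image of $f=\sum a_\alpha X^\alpha$ has $p^e$-th power $\sum a_\alpha^{p^e}X^{p^e\alpha}$; this holds for polynomials and passes to series by truncation. Since $a_\alpha^{p^e}=0$, we get $f^{p^e}\in pR[[X]]$. Multiplying these relations over the prime factors of $k!$, with multiplicity, gives $f^E\in k!\,R[[X]]$ for some $E\ge0$. Hence $f^{E+k}\in k!\,f^kR[[X]]=0$.

\emph{Conclusion.} Every prime of $R[[X]]$ contains $N[[X]]$, so $R[[X]]$ has the same dimension as $R[[X]]/N[[X]]=(R/N)[[X]]\cong\prod_i(R/P_i)[[X]]$. A power series ring in $n$ variables over a field has dimension $n$, and the dimension of a finite product is the maximum of the dimensions of the factors. So $\dim R[[X]]=n$.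
\end{proof}

\begin{thebibliography}{9}

\bibitem{Arnold}
J. T. Arnold, \emph{Krull dimension in power series rings}, Trans. Amer. Math. Soc. \textbf{177} (1973).

\end{thebibliography}
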